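\title{A non-periodic locally soluble product of two locally finite $p$-groups}

\begin{abstract}
We show that a locally soluble group which is the product $AB$ of two periodic subgroups need not be periodic. For every prime $p$ we construct a countable example in which $A$ and $B$ are locally finite $p$-groups and every finitely generated subgroup is an extension of a free abelian group of finite rank by a finite $p$-group. The group is the union of a chain of groups of affine maps of lattices, and at each stage finitely many prescribed elements become products of an element fixing one point and an element fixing another. We also show that a product of two locally finite groups has no nontrivial torsion-free abelian normal section. Hence soluble and hyperabelian products of two periodic groups are periodic, and the example can be chosen without nontrivial periodic or abelian normal subgroups.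
\end{abstract}

\section{The question and the results}

A group $G$ is the \emph{product} of its subgroups $A$ and $B$, written $G=AB$, if every element of $G$ has the form $ab$ with $a\in A$ and $b\in B$. A group is \emph{periodic} if each of its elements has finite order, and a \emph{$p$-group} if each of its elements has order a power of the prime $p$. It is \emph{locally soluble} (\emph{locally finite}) if each of its finitely generated subgroups is soluble, that is, solvable (finite). This paper answers the following question.

\begin{quote}
If a locally soluble group $G=AB$ is the product of two periodic subgroups $A$ and $B$, must $G$ be periodic?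
\end{quote}

The simplest cases suggest that it must. If $A$ and $B$ are finite, then $|G|\le |A|\,|B|$. If $A$ is normal, then $G/A$ is an image of $B$, so every element of $G$ has a power in $A$, and a further power is trivial. It matters that $G$ is the product of $A$ and $B$ and is not merely generated by them. The infinite dihedral group is generated by two reflections and contains translations of infinite order, but it is not a product of two periodic subgroups: such a subgroup meets the translation subgroup, which has index $2$, trivially, and so has order at most $2$. Theorem~\ref{thm:limits} below shows that the answer is positive for every soluble group $G$. Since periodicity is tested one element at a time, one would guess that the locally soluble case follows from the soluble one.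

The gap in this guess is that a factorization does not pass to subgroups. A finitely generated subgroup $H$ of $G=AB$ is soluble, but it need not equal $(H\cap A)(H\cap B)$: the factors of an element of $H$ may lie outside $H$. This leaves enough room for a counterexample.

For a prime $p$, let $\mathfrak X_p$ be the class of groups $K$ that have a normal free abelian subgroup $L$ of finite rank (possibly $0$) such that $K/L$ is a finite $p$-group.

\begin{theorem}\label{thm:main}
Let $p$ be a prime, let $K\in\mathfrak X_p$, and let $A_0,B_0$ be finite subgroups of $K$. Then there is a countable group $G\ge K$ with $G=AB$, where $A\ge A_0$ and $B\ge B_0$ are locally finite $p$-subgroups, such that every finitely generated subgroup of $G$ lies in $\mathfrak X_p$. In particular, $G$ is locally soluble. For $K=\mathbb Z$ and $A_0=B_0=1$ the group $G$ is not periodic.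
\end{theorem}

So the answer to the question is negative. The second theorem limits the shape of any such example. An \emph{ascending series of normal subgroups} of $G$ is a family $(G_\beta)_{\beta\le\alpha}$ of normal subgroups of $G$, indexed by the ordinals up to some $\alpha$, such that $G_0=1$, $G_\alpha=G$, $G_\beta\le G_{\beta+1}$ for $\beta<\alpha$, and $G_\beta=\bigcup_{\delta<\beta}G_\delta$ for limit ordinals $\beta$. Its \emph{factors} are the groups $G_{\beta+1}/G_\beta$. A group is \emph{hyperabelian} if it has such a series with abelian factors. The derived series, read upward, shows that soluble groups are hyperabelian.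

\begin{theorem}\label{thm:limits}
Let $G=AB$ with $A$ and $B$ locally finite; this holds for instance if $G$ is locally soluble and $A,B$ are periodic.
\begin{enumerate}
\item[(a)] If $N\le M$ are normal subgroups of $G$ with $M/N$ torsion-free abelian, then $M=N$.
\item[(b)] $G$ is periodic if and only if $G$ has an ascending series of normal subgroups whose factors are each abelian or periodic. In particular, every soluble or hyperabelian product of two periodic groups is periodic.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:radical}
For every prime $p$ there is a non-periodic countable locally soluble group $G=AB$, with $A$ and $B$ locally finite $p$-groups, that has no nontrivial periodic normal subgroup and no nontrivial abelian normal subgroup.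
\end{corollary}

Both theorems come from one picture. Let a group act by affine maps, and let $A$ and $B$ be the stabilizers of points $P$ and $R$. An element $x$ lies in $AB$ exactly when $xR$ lies in the orbit of $R$ under $A$. If $A$ is finite, this orbit cannot contain three equally spaced points on a line, so $x$ and $x^2$ cannot both lie in $AB$ when $x$ is a nontrivial translation. This gives Theorem~\ref{thm:limits} (Section~\ref{sec:obstruction}). If $x$ has infinite order but is not a translation, the points $R,xR,x^2R,\dots$ can follow the edges of a cube centered at $P$ for any prescribed finite number of steps (Section~\ref{sec:cube}). Section~\ref{sec:step} turns this into an embedding theorem for the class $\mathfrak X_p$, and Section~\ref{sec:union} iterates it.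

\section{Preliminaries}\label{sec:prelim}

We use three textbook facts: a subgroup of finite index in a finitely generated group is finitely generated; subgroups of free abelian groups of finite rank, and finitely generated torsion-free abelian groups, are free abelian of finite rank; and finite $p$-groups are soluble.

\begin{lemma}\label{lem:lf}
\begin{enumerate}
\item[(a)] Let $N$ be a normal subgroup of $G$. If $N$ and $G/N$ are periodic, so is $G$. If $N$ and $G/N$ are locally finite, so is $G$ (Schmidt).
\item[(b)] A periodic hyperabelian group is locally finite.
\item[(c)] A periodic subgroup of a locally soluble group is locally finite.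
\end{enumerate}
\end{lemma}

\begin{proof}
(a) In the periodic case, each $g\in G$ has a power $g^r\in N$ with $r\geq1$, and $g^r$ has finite order. In the locally finite case, let $H\le G$ be finitely generated. Then $H/(H\cap N)\cong HN/N$ is finite, so $H\cap N$ is a finitely generated subgroup of $N$, hence finite, and $H$ is finite.

(b) Let $(G_\beta)_{\beta\le\alpha}$ be an ascending series with abelian factors in the periodic group $G$. We show by transfinite induction that each $G_\beta$ is locally finite. The factor $G_{\beta+1}/G_\beta$ is locally finite, because finitely many commuting elements of finite order generate a finite group; so (a) gives the successor step. For a limit ordinal $\beta$, every finite subset of $G_\beta$ lies in some $G_\delta$ with $\delta<\beta$.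

(c) A finitely generated subgroup of the periodic subgroup is soluble and periodic, hence locally finite by (b), hence finite.
\end{proof}

\begin{lemma}\label{lem:Xp}
Groups in $\mathfrak X_p$ are soluble, finitely generated and countable. The class $\mathfrak X_p$ is closed under subgroups and finite direct products. A finite subgroup of a group in $\mathfrak X_p$ is a $p$-group.
\end{lemma}

\begin{proof}
Let $K\in\mathfrak X_p$, with $L$ as in the definition. Both $L$ and $K/L$ are soluble, finitely generated and countable, so $K$ is too. If $H\le K$, then $H\cap L$ is normal in $H$ and free abelian of finite rank, and $H/(H\cap L)\cong HL/L\le K/L$ is a finite $p$-group. If $H$ is finite, then $H\cap L=1$ because $L$ is torsion-free, so $H$ itself is a $p$-group. For a direct product $K_1\times K_2$ use $L_1\times L_2$.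
\end{proof}

The next observation converts factorizations into statements about orbits. We write $H_P$ for the stabilizer of the point $P$.

\begin{lemma}\label{lem:orbit}
Let a group $H$ act on a set, let $P,R$ be points and $\gamma\in H$. Then $\gamma\in H_PH_R$ if and only if $\gamma R=aR$ for some $a\in H_P$.
\end{lemma}

\begin{proof}
If $\gamma=ab$ with $a\in H_P$ and $b\in H_R$, then $\gamma R=aR$. Conversely, if $\gamma R=aR$ with $a\in H_P$, then $b=a^{-1}\gamma$ fixes $R$ and $\gamma=ab$.
\end{proof}

\section{Torsion-free abelian normal sections}\label{sec:obstruction}

A group $F$ acts on an abelian group $M$, written additively, \emph{by affine maps} if for each $g\in F$ there is an endomorphism $\bar g$ of $M$ with $g\cdot v=g\cdot 0+\bar g(v)$ for all $v\in M$. A finite group of isometries of Euclidean space fixes a point, its orbits lie on spheres about that point, and a sphere meets a line in at most two points. The following lemma is this fact in the form we need; an invariant sum of squares replaces the distance to the fixed point.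

\begin{lemma}\label{lem:progression}
Let a finite group $F$ act by affine maps on a torsion-free abelian group $M$. If $0$, $y$ and $2y$ lie in one orbit of $F$, then $y=0$.
\end{lemma}

\begin{proof}
Suppose that $y\ne0$. Then $y$ has infinite order, so $ty\mapsto t$ is a homomorphism $\langle y\rangle\to\mathbb Q$. A homomorphism from a subgroup of an abelian group into a divisible group extends to the whole group, so there is a homomorphism $\theta:M\to\mathbb Q$ with $\theta(y)=1$. Put
\[
q(v)=\sum_{g\in F}\theta(g\cdot v)^2\qquad(v\in M).
\]
Replacing $v$ by $g'\cdot v$ permutes the summands, so $q$ is constant on orbits and $q(0)=q(y)=q(2y)$. Put $\alpha_g=\theta(g\cdot0)$ and $\beta_g=\theta(\bar g(y))$. Then $\theta(g\cdot(ty))=\alpha_g+t\beta_g$ for $t\in\mathbb Z$, and $\beta_1=\theta(y)=1$. Therefore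
\[
0=q(0)-2q(y)+q(2y)=\sum_{g\in F}\bigl(\alpha_g^2-2(\alpha_g+\beta_g)^2+(\alpha_g+2\beta_g)^2\bigr)=2\sum_{g\in F}\beta_g^2\ \ge\ 2,
\]
a contradiction.
\end{proof}

Each hypothesis is needed. A group $M\neq0$ acting on itself by translations has a single orbit; taking $M=\mathbb Z$ shows that $F$ must be finite, and $M=\mathbb Z/3\mathbb Z$ shows that $M$ must be torsion-free. Two points do not suffice, since a reflection of $\mathbb Z$ interchanges $0$ and $y$.

\begin{proof}[Proof of Theorem~\ref{thm:limits}]
The remark about locally soluble groups is Lemma~\ref{lem:lf}(c).

(a) The group $G/N$ is the product of $AN/N$ and $BN/N$, which are images of $A$ and $B$ and hence locally finite. So we may assume that $N=1$ and that $M$ is a torsion-free abelian normal subgroup of $G$. We want an affine action on $M$ in which $M$ acts by translations and $B$ fixes $0$. Since $B$ is periodic, $B\cap M=1$, so each element of the subgroup $MB$ is uniquely a product $mb$ with $m\in M$, $b\in B$. Writing $M$ additively, put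
\[
(mb)\cdot v=m+bvb^{-1}\qquad(v\in M).
\]
This is an action by affine maps: we have $(mb)(m'b')=(m\,bm'b^{-1})(bb')$, and both $(mb)\cdot((m'b')\cdot v)$ and $((mb)(m'b'))\cdot v$ equal $m+bm'b^{-1}+(bb')v(bb')^{-1}$.

Let $x\in M$ and write $x=a_1b_1$ and $x^2=a_2b_2$ with $a_i\in A$, $b_i\in B$. The group $A$ need not act on $M$ in the way just described, but the two elements $a_i=x^ib_i^{-1}$ lie in $MB$, and $a_i\cdot0=ix$ in additive notation. The group $F=\langle a_1,a_2\rangle\le A\cap MB$ is finite because $A$ is locally finite. Its orbit $F\cdot 0$ contains $0$, $x$ and $2x$, so $x$ is trivial by Lemma~\ref{lem:progression}. Hence $M=1$.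

(b) If $G$ is periodic, the series $1\le G$ has the required form. Conversely, let $(G_\beta)_{\beta\le\alpha}$ be an ascending series of normal subgroups with abelian or periodic factors. We show by transfinite induction that each $G_\beta$ is periodic. A union of periodic groups is periodic, which settles limit ordinals. Let $G_\beta$ be periodic. If $G_{\beta+1}/G_\beta$ is periodic, Lemma~\ref{lem:lf}(a) applies. If it is abelian, let $T/G_\beta$ be its torsion subgroup. This is a characteristic subgroup of the normal subgroup $G_{\beta+1}/G_\beta$ of $G/G_\beta$, so $T$ is normal in $G$, and $G_{\beta+1}/T$ is torsion-free abelian. By (a), $G_{\beta+1}=T$, and $T$ is periodic by Lemma~\ref{lem:lf}(a).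

Finally, let $G=AB$ be hyperabelian (for instance soluble) with $A,B$ periodic. Intersecting an ascending series of $G$ with abelian factors with $A$ and with $B$ shows that $A$ and $B$ are hyperabelian. By Lemma~\ref{lem:lf}(b) they are locally finite, so the criterion just proved applies and $G$ is periodic.
\end{proof}

\section{Walking along a cube}\label{sec:cube}

We turn to the construction and first take $p=2$ and $K=\langle x\rangle$ infinite cyclic. A product of two finite groups is finite, so with finite $A$ and $B$ we can only ask for finitely many powers of $x$ to lie in $AB$.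

One power is easy. Let $x$ act on $\mathbb Z$ by $x(u)=u+2$. The reflections $a(u)=2-u$ and $b(u)=-u$ fix $P=1$ and $R=0$, and $x=ab$. The element $x^2$ cannot be added in this model: with $B$ fixing $R$, both $x$ and $x^2$ in $AB$ would put $0,2,4$ in one orbit of the finite group $A$, against Lemma~\ref{lem:progression}. The same obstruction arises whenever $x$ acts as a translation of a lattice. So $x$ must act with a nontrivial linear part, and only a higher power of $x$ can be a translation.

\begin{example}\label{ex:square}
Let $x$ act on $\mathbb Z^2$ as the glide reflection $x(u,v)=(v+2,u)$. Then $x^2(u,v)=(u+2,v+2)$, so $x$ has infinite order. For $R=(0,0)$ we get $xR=(2,0)$ and $x^2R=(2,2)$, and these three points are vertices of a square with center $P=(1,1)$; see Figure~\ref{fig:square}. The maps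
\[
a_1(u,v)=(2-u,\,v),\qquad a_2(u,v)=(2-u,\,2-v)
\]
fix $P$ and send $R$ to $xR$ and $x^2R$. As in Lemma~\ref{lem:orbit}, put $b_i=a_i^{-1}x^i$. Then
\[
b_1(u,v)=a_1(v+2,u)=(-v,u),\qquad b_2(u,v)=a_2(u+2,v+2)=(-u,-v).
\]
Thus $x=a_1b_1$ and $x^2=a_2b_2$ lie in $AB$, where $A=\langle a_1,a_2\rangle$ has order $4$ and $B=\langle b_1\rangle$ is cyclic of order $4$. All these maps lie in the group of affine maps of $\mathbb Z^2$ whose linear part is one of the $8$ signed permutation matrices, and this group belongs to $\mathfrak X_2$.
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]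
\fill[black!10] (0,0) rectangle (2,2);
\draw[black!40] (0,0) -- (0,2) -- (2,2);
\draw[dashed] (-1,-2) -- (4.2,3.2);
\draw[thick] (0,-2) -- (0,0) -- (2,0) -- (2,2) -- (4,2);
\foreach \a/\b in {0/-2,0/0,2/0,2/2,4/2} \fill (\a,\b) circle (2pt);
\draw[fill=white] (1,1) circle (2pt);
\node[right] at (0,-2) {$x^{-1}R$};
\node[left] at (0,0) {$R$};
\node[right] at (2,0) {$xR$};
\node[above] at (2,2) {$x^2R$};
\node[right] at (4,2) {$x^3R$};
\node[above] at (1,1) {$P$};
\end{tikzpicture}
\caption{The orbit of $R=(0,0)$ under the glide reflection $x(u,v)=(v+2,u)$, whose axis $v=u-1$ is dashed. The consecutive points $R$, $xR$, $x^2R$ are vertices of the shaded square with center $P=(1,1)$, so symmetries of the square carry $R$ to $xR$ and to $x^2R$.}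
\label{fig:square}
\end{figure}

More powers of $x$ need more dimensions. Let $n$ be a power of $2$ and let $x$ act on $\mathbb Z^n$ by
\[
x(u_0,u_1,\dots,u_{n-1})=(u_{n-1}+2,\,u_0,\dots,u_{n-2}).
\]
Then $x^n$ is the translation by $(2,\dots,2)$. For $R=0$ and $0\le j\le n$, the point $x^jR$ has its first $j$ coordinates equal to $2$ and the others equal to $0$. These points form a path along the edges of the cube $[0,2]^n$, with center $P=(1,\dots,1)$. Changing the signs of some coordinates of $u-P$ fixes $P$ and carries $R$ to any vertex of the cube. Let $H$ be the group of affine maps of $\mathbb Z^n$ whose linear part lies in the group generated by the cyclic shift and the sign changes. This linear group has order $2^nn$, so $H\in\mathfrak X_2$, and point stabilizers in $H$ are finite. By Lemma~\ref{lem:orbit}, $x,x^2,\dots,x^n\in H_PH_R$.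

To generalize this we describe it without coordinates. A point of $\mathbb Z^n$ is the list of values $F(0),\dots,F(n-1)$ of a function $F:\mathbb Z\to\mathbb Z$ with $F(k+n)=F(k)-2$, and $x$ becomes the shift $(xF)(k)=F(k-1)$, since $F(-1)=F(n-1)+2$. The two points are the staircase functions $R(k)=-2\lfloor k/n\rfloor$ and $P(k)=1-2\lfloor k/n\rfloor$. The construction works because a shift by at most $n$ moves a staircase of step length $n$ by at most one step at each place.

For a general prime $p$, sign changes are replaced by multiplications by a primitive $p$-th root of unity $\zeta\in\mathbb C$, and $\mathbb Z$ by the ring $\mathbb Z[\zeta]$. The height of a step should be the difference of two $p$-th roots of unity, and we take $\zeta-1$; for $p=2$ this is the number $-2$ above. In one dimension, $a(z)=-1+\zeta(z+1)$ and $b(z)=\zeta^{-1}z$ have order $p$, fix $P=-1$ and $R=0$, and $ab(z)=z+\zeta-1$.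

After one such step the ambient group is larger and again infinite, so the step has to be repeated indefinitely. It must therefore start from an arbitrary $K\in\mathfrak X_p$, and it must not destroy the factorizations already obtained: the new finite subgroups have to contain the old ones.

\section{The embedding step}\label{sec:step}

\begin{proposition}\label{prop:step}
Let $K\in\mathfrak X_p$, let $A_0,B_0$ be finite subgroups of $K$ and let $\Gamma$ be a finite subset of $K$. Then there are a group $K^*\in\mathfrak X_p$ with $K\le K^*$ and finite subgroups $A^*\ge A_0$ and $B^*\ge B_0$ of $K^*$ such that $\Gamma\subseteq A^*B^*$.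
\end{proposition}

Fix a normal free abelian subgroup $L$ of $K$ of finite rank $m$ with $K/L$ a finite $p$-group. A staircase climbs in one direction, while $L$ has $m$ independent directions. We treat them one at a time, at the price of a kernel, and remove the kernel by taking a direct product.

\begin{lemma}\label{lem:one}
In the situation of Proposition~\ref{prop:step}, let $\ell:L\to\mathbb Z$ be a homomorphism. Then there are a group $H\in\mathfrak X_p$, a homomorphism $\varphi:K\to H$ and finite subgroups $A',B'$ of $H$ such that
\[
\ker\varphi\le\ker\ell,\qquad \varphi(A_0)\le A',\qquad \varphi(B_0)\le B',\qquad \varphi(\Gamma)\subseteq A'B'.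
\]
\end{lemma}

\begin{proof}[Proof of Proposition~\ref{prop:step} from Lemma~\ref{lem:one}]
If $m=0$, then $K$ is finite and we take $K^*=A^*=B^*=K$. Let $m\ge1$ and let $\ell_1,\dots,\ell_m:L\to\mathbb Z$ be the coordinates with respect to a basis of $L$, so that $\bigcap_i\ker\ell_i=1$. Lemma~\ref{lem:one} gives $H_i,\varphi_i,A'_i,B'_i$ for each $\ell_i$. Put $K^*=\prod_iH_i$, $A^*=\prod_iA'_i$, $B^*=\prod_iB'_i$ and $\varphi=(\varphi_1,\dots,\varphi_m):K\to K^*$. Then $K^*\in\mathfrak X_p$ by Lemma~\ref{lem:Xp}, the groups $A^*\ge\varphi(A_0)$ and $B^*\ge\varphi(B_0)$ are finite, and $\ker\varphi\le\bigcap_i\ker\ell_i=1$. If $\gamma\in\Gamma$ and $\varphi_i(\gamma)=a_ib_i$ with $a_i\in A_i'$, $b_i\in B'_i$, then $\varphi(\gamma)=(a_i)_i(b_i)_i\in A^*B^*$. It remains to identify $K$ with $\varphi(K)$.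
\end{proof}

\begin{proof}[Proof of Lemma~\ref{lem:one}]
We let $K$ act on a lattice $E$ of functions on $K$, enlarge the acting group by multiplications by roots of unity, and find two points $P,R\in E$, fixed by $A_0$ and $B_0$, to which Lemma~\ref{lem:orbit} applies.

\medskip
\emph{Step 1: a height function that is almost invariant.} We need an analog on $K$ of the function $k/n$ on $\mathbb Z$. Let $\tau_1,\dots,\tau_r$ represent the cosets $\tau_jL$ of $L$ in $K$, and define $f_0:K\to\mathbb Z$ by $f_0(\tau_j\lambda)=\ell(\lambda)$ for $\lambda\in L$. The elements whose effect on heights must be controlled form the finite set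
\[
S=A_0\cup B_0\cup B_0\Gamma^{-1}.
\]
For $s\in S$ and $1\le j\le r$ write $s\tau_j=\tau_{j'}\lambda_{s,j}$ with $\lambda_{s,j}\in L$, and let $c$ be the maximum of the finitely many numbers $|\ell(\lambda_{s,j})|$. If $k=\tau_j\lambda$, then $sk=\tau_{j'}\lambda_{s,j}\lambda$, so $f_0(sk)-f_0(k)=\ell(\lambda_{s,j})$. Choose a power $n$ of $p$ with $n>4c$ and put $f=f_0/n$. Then
\begin{align}
f(k\lambda)&=f(k)+\ell(\lambda)/n &&(k\in K,\ \lambda\in L),\label{eq:equiv}\\
|f(sk)-f(k)|&<\tfrac14 &&(k\in K,\ s\in S).\label{eq:small}
\end{align}
Let $L^n=\{\lambda^n:\lambda\in L\}$. This subgroup is characteristic in $L$, hence normal in $K$, and $K/L^n$ has order $|K/L|\,n^m$, a power of $p$. This is why $n$ is chosen as a power of $p$. Moreover $\ell(\lambda)/n\in\mathbb Z$ for $\lambda\in L^n$.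

\medskip
\emph{Step 2: the lattice $E$ and the group $H$.} Let $\zeta$ be a primitive $p$-th root of unity and $\mu_p=\langle\zeta\rangle$. The additive group of $\mathbb Z[\zeta]$ is torsion-free and generated by $1,\zeta,\dots,\zeta^{p-1}$, so it is free abelian of finite rank. Put
\begin{align*}
W&=\{w:K\to\mathbb Z[\zeta]\ :\ w(k\lambda)=w(k)\text{ for all }k\in K,\ \lambda\in L^n\},\\
E&=\{F:K\to\mathbb Z[\zeta]\ :\ F(k\lambda)=F(k)+(\zeta-1)\ell(\lambda)/n\text{ for all }k\in K,\ \lambda\in L^n\}.
\end{align*}
The group $W$ is a direct sum of $|K/L^n|$ copies of $\mathbb Z[\zeta]$, so it is free abelian of finite rank. Staircases give points of $E$: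
\begin{equation}\label{eq:stair}
\text{if } u:K\to\mathbb Q \text{ satisfies \eqref{eq:equiv} in place of } f, \text{ then } (\zeta-1)\lfloor u\rfloor\in E,
\end{equation}
because $\lfloor u(k)+t\rfloor=\lfloor u(k)\rfloor+t$ for the integer $t=\ell(\lambda)/n$, $\lambda\in L^n$. In particular $E\ne\emptyset$. The difference of two elements of $E$ lies in $W$, and $E+W\subseteq E$, so $E$ is a coset of $W$ in the group of all functions $K\to\mathbb Z[\zeta]$. For $K=L=\mathbb Z$, $\ell=\mathrm{id}$ and $p=2$, the set $E$ is the lattice of Section~\ref{sec:cube}.

The group $K$ acts on functions on $K$ by $(gF)(k)=F(g^{-1}k)$. The conditions defining $W$ and $E$ involve multiplication on the right, which commutes with multiplication on the left, so $K$ preserves $W$ and $E$. Also $g(F+w)=gF+gw$.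

We now choose the linear parts. An element $\lambda\in L^n$ acts trivially on $W$, because $\lambda^{-1}k=k(k^{-1}\lambda^{-1}k)\in kL^n$. So the image $\widehat K$ of $K$ in $\operatorname{Aut}(W)$ is a quotient of $K/L^n$, a finite $p$-group. For a function $\eta\in W$ with values in $\mu_p$, let $m_\eta\in\operatorname{Aut}(W)$ be pointwise multiplication by $\eta$. These maps form a finite abelian group $D$ with $m_\eta^p=1$. For $g\in K$,
\[
(g\,m_\eta\, g^{-1}w)(k)=\eta(g^{-1}k)\,(g^{-1}w)(g^{-1}k)=\eta(g^{-1}k)\,w(k),
\]
that is, $g\,m_\eta\,g^{-1}=m_{g\eta}$ on $W$. Hence $\widehat K$ normalizes $D$, and $\Lambda=D\widehat K$ is a group whose order divides $|D|\,|\widehat K|$. So $\Lambda$ is a finite $p$-group.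

Let $H$ be the set of maps $h:E\to E$ for which there is $\bar h\in\Lambda$ with
\[
h(F+w)=h(F)+\bar h(w)\qquad(F\in E,\ w\in W).
\]
The linear part $\bar h$ is determined by $h$. For fixed $F$, the map $h$ sends $E=F+W$ bijectively onto $h(F)+W=E$. The composite $hh'$ has linear part $\bar h\bar h'$, and applying $h$ to both sides verifies that $h^{-1}(F+w)=h^{-1}(F)+\bar h^{-1}(w)$. So $H$ is a group and $h\mapsto\bar h$ is a homomorphism $H\to\Lambda$. If $\bar h=1$, then $h(F+w)-(F+w)=h(F)-F$, so $h$ is the translation by a fixed element of $W$; conversely every such translation lies in the kernel. The kernel is therefore isomorphic to $W$, and $H\in\mathfrak X_p$. A nontrivial translation fixes no point, so the stabilizer $H_Q$ of a point $Q\in E$ embeds in $\Lambda$ and is finite. The action of $K$ on $E$ defines a homomorphism $\varphi:K\to H$.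

\medskip
\emph{Step 3: the kernel of $\varphi$.} Let $g\in\ker\varphi$. Then $g$ acts trivially on $W$. The indicator function $w$ of $L^n$ lies in $W$, and $w(g^{-1})=(gw)(1)=w(1)=1$, so $g\in L^n$. For $F\in E$ we then have
\[
F(1)=(gF)(1)=F(g^{-1})=F(1)-(\zeta-1)\ell(g)/n,
\]
and $\ell(g)=0$ because $\zeta\neq1$. Thus $\ker\varphi\le\ker\ell$.

\medskip
\emph{Step 4: the points $P$ and $R$.} The staircase $(\zeta-1)\lfloor f\rfloor$ need not be fixed by $A_0$ or by $B_0$. We therefore make the height invariant first and round afterward. Put
\[
f_A(k)=\min_{a\in A_0}f(ak),\qquad f_B(k)=\tfrac12+\min_{b\in B_0}f(bk).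
\]
Replacing $k$ by $a'k$ with $a'\in A_0$ permutes the numbers $f(ak)$, so $f_A(a'k)=f_A(k)$; in the same way $f_B(b'k)=f_B(k)$ for $b'\in B_0$. Replacing $k$ by $k\lambda$ with $\lambda\in L$ adds $\ell(\lambda)/n$ to every term of each minimum, so $f_A$ and $f_B$ satisfy \eqref{eq:equiv}.

The summand $\frac12$ keeps $f_B$, and all its translates by $\Gamma$, between $f_A$ and $f_A+1$. Indeed, let $k\in K$ and $\gamma\in\Gamma$. Each of the three numbers
\[
f_A(k),\qquad f_B(k)-\tfrac12,\qquad f_B(\gamma^{-1}k)-\tfrac12=\min_{b\in B_0}f(b\gamma^{-1}k)
\]
has the form $f(sk)$ with $s\in S$; the three parts of $S$ were chosen for this purpose. By \eqref{eq:small}, all three lie in the open interval of length $\frac12$ centered at $f(k)$, so any two differ by less than $\frac12$. Hence $f_B(k)-f_A(k)$ and $f_B(\gamma^{-1}k)-f_A(k)$ lie in $(0,1)$. Since $y<z<y+1$ implies $\lfloor y\rfloor\le\lfloor z\rfloor\le\lfloor y\rfloor+1$, we obtain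
\begin{equation}\label{eq:01}
\lfloor f_B(k)\rfloor-\lfloor f_A(k)\rfloor\in\{0,1\},\qquad \lfloor f_B(\gamma^{-1}k)\rfloor-\lfloor f_A(k)\rfloor\in\{0,1\}.
\end{equation}
Rounding has reduced the possible differences to two values. After multiplication by $\zeta-1$ they are $0$ and $\zeta-1$, and adding $1$ turns them into the roots of unity $1$ and $\zeta$. So we put
\[
P=(\zeta-1)\lfloor f_A\rfloor-1,\qquad R=(\zeta-1)\lfloor f_B\rfloor .
\]
By \eqref{eq:stair}, and since constant functions lie in $W$, we have $P,R\in E$. The point $P$ is fixed by $A_0$ and $R$ is fixed by $B_0$. Since $(\gamma R)(k)=R(\gamma^{-1}k)$, \eqref{eq:01} gives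
\begin{equation}\label{eq:roots}
R(k)-P(k)\in\{1,\zeta\},\qquad(\gamma R)(k)-P(k)\in\{1,\zeta\}\qquad(k\in K,\ \gamma\in\Gamma).
\end{equation}
Let $A'=H_P$ and $B'=H_R$. These groups are finite by Step~2, and $\varphi(A_0)\le A'$, $\varphi(B_0)\le B'$.

\medskip
\emph{Step 5: the factorization.} Let $\gamma\in\Gamma$. By \eqref{eq:roots}, the pointwise quotient $\eta=(\gamma R-P)/(R-P)$ takes values in $\mu_p$. It is constant on the cosets $kL^n$, because $\gamma R-P$ and $R-P$ lie in $W$. So $m_\eta\in D$. Define
\[
a(F)=P+\eta\cdot(F-P)\qquad(F\in E).
\]
Then $a(F)\in P+W=E$ and $a(F+w)=a(F)+\eta w$, so $a\in H$ with $\bar a=m_\eta$. Moreover $a(P)=P$ and $a(R)=P+(\gamma R-P)=\gamma R$. By Lemma~\ref{lem:orbit}, $\varphi(\gamma)\in H_PH_R=A'B'$.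
\end{proof}

\begin{example}
The minima in Step~4 are needed already for the infinite dihedral group $K=\langle a,b\rangle$ with $a^2=b^2=1$, $x=ab$, $A_0=\langle a\rangle$, $B_0=\langle b\rangle$. Take $L=\langle x\rangle$, $\ell(x^t)=t$ and representatives $1,a$, so that $f(x^t)=f(ax^t)=t/n$. Here $f$ is invariant under $a$, and $f_A=f$. But $bx^t=ax^{t+1}$, so $f$ is not invariant under $b$. Since also $bax^t=x^{t-1}$, we get $f_B(x^t)=\frac12+\frac tn$ and $f_B(ax^{t})=\frac12+\frac{t-1}n$, and indeed $f_B(bx^t)=f_B(ax^{t+1})=f_B(x^t)$.
\end{example}

\begin{remark}
Steps~2 and~3 show that $g\in K$ acts trivially on $W$, that is, acts on $E$ as a translation, if and only if $g\in L^n$. The elements of $L$ outside $L^n$ lie in an abelian normal subgroup of $K$ but acquire a nontrivial linear part in $H$. This is how the construction avoids Lemma~\ref{lem:progression}.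
\end{remark}

\section{The union of the chain}\label{sec:union}

Each application of Proposition~\ref{prop:step} factorizes finitely many elements and creates infinitely many new ones. Since all groups involved are countable, a diagonal enumeration reaches every element after finitely many steps.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Put $K_0=K$. We construct groups $K_0\le K_1\le\cdots$ in $\mathfrak X_p$ and finite subgroups $A_i,B_i\le K_i$ with $A_i\le A_{i+1}$ and $B_i\le B_{i+1}$. Suppose that $K_j,A_j,B_j$ are defined for $j\le i$. Each $K_j$ is countable by Lemma~\ref{lem:Xp}; when it is constructed, fix an enumeration $K_j=\{x_{j,1},x_{j,2},\dots\}$, with repetitions allowed. The set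
\[
\Gamma_i=\{x_{j,l}\ :\ 0\le j\le i,\ 1\le l\le i\}
\]
is a finite subset of $K_i$. Proposition~\ref{prop:step} gives $K_{i+1}\ge K_i$ in $\mathfrak X_p$ and finite subgroups $A_{i+1}\ge A_i$, $B_{i+1}\ge B_i$ of $K_{i+1}$ with $\Gamma_i\subseteq A_{i+1}B_{i+1}$. Let
\[
G=\bigcup_iK_i,\qquad A=\bigcup_iA_i,\qquad B=\bigcup_iB_i .
\]
The group $G$ is countable and contains $K$. The groups $A_i$ and $B_i$ are finite $p$-groups by Lemma~\ref{lem:Xp}, and since they form ascending chains, $A$ and $B$ are subgroups of $G$ and locally finite $p$-groups. Every $g\in G$ equals some $x_{j,l}$ and so lies in $\Gamma_i$ for $i=\max(j,l)$; hence $g\in A_{i+1}B_{i+1}\subseteq AB$, and $G=AB$. A finitely generated subgroup of $G$ lies in some $K_i$, so it belongs to $\mathfrak X_p$ and is soluble by Lemma~\ref{lem:Xp}. If $K=\mathbb Z$, then $G$ contains an element of infinite order.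
\end{proof}

\begin{remark}
For $K=\mathbb Z$ the derived lengths of the groups $K_i$ are unbounded. Otherwise their union $G$ would be soluble, and then periodic by Theorem~\ref{thm:limits}(b).
\end{remark}

By Theorem~\ref{thm:limits}(a), an abelian normal subgroup of $G$ can be nontrivial only through its torsion. Factoring out the largest periodic normal subgroup removes this possibility.

\begin{proof}[Proof of Corollary~\ref{cor:radical}]
Let $G=AB$ be the group of Theorem~\ref{thm:main} for $K=\mathbb Z$ and $A_0=B_0=1$. If $T_1,T_2$ are periodic normal subgroups of $G$, then $T_1T_2/T_1$ is an image of $T_2$, so $T_1T_2$ is periodic by Lemma~\ref{lem:lf}(a). Let $T$ be the subgroup generated by all periodic normal subgroups of $G$. It is normal, and each of its elements lies in a product of finitely many of them, so $T$ is periodic.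

The group $\overline G=G/T$ is countable and is the product of $AT/T$ and $BT/T$, which are images of $A$ and $B$ and hence locally finite $p$-groups. It is locally soluble, because a finitely generated subgroup of $\overline G$ is the image of a finitely generated subgroup of $G$. It is not periodic, since otherwise $G$ would be periodic by Lemma~\ref{lem:lf}(a). If $T'/T$ is a periodic normal subgroup of $\overline G$, then $T'$ is a periodic normal subgroup of $G$ by the same lemma, so $T'=T$. Finally, let $M$ be an abelian normal subgroup of $\overline G$. Its torsion subgroup is characteristic in $M$, hence a periodic normal subgroup of $\overline G$, hence trivial. So $M$ is torsion-free, and $M=1$ by Theorem~\ref{thm:limits}(a).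
\end{proof}
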